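\title{Uniform normal structure implies superreflexivity}

\begin{abstract}
A Banach space has uniform normal structure if the ratio of the Chebyshev radius to the diameter of its bounded convex subsets is bounded away from $1$. We prove that such a space is superreflexive. A space that is not superreflexive is shown to contain, for every $N$, a set of $N$ points at mutual distances at most $1$, each of which is at distance almost $1$ from the convex hull of the others. These points are found in a finitely representable sequence space whose norm does not change when zeros are deleted or when adjacent coordinates of the same sign are added together. We also show that the absence of such configurations characterizes uniform normal structure, that uniform normal structure is equivalent to normal structure of all finitely representable spaces and to normal structure of an ultrapower, and that the superreflexive spaces are exactly those that have uniform normal structure in some equivalent norm.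
\end{abstract}

\section{The question and the answer}\label{sec:intro}

Let $X$ be a real Banach space with closed unit ball $B_X$. The \emph{Chebyshev radius} of a bounded convex set $C\subset X$ is
\[
r(C)=\inf_{x\in C}\ \sup_{y\in C}\|x-y\|,
\]
the infimum of the radii of the balls that contain $C$ and have their center in $C$. If $C\subset B(x,\rho)$, then $\operatorname{diam}C\le 2\rho$, and every point of $C$ is the center of a ball of radius $\operatorname{diam}C$ containing $C$. So if $C$ has at least two points, the ratio $r(C)/\operatorname{diam}C$ lies in $[\frac12,1]$. It measures how much is gained by choosing the center well: the value $\frac12$ is attained by an interval on the line, centered at its midpoint, and the value $1$ means that no point of $C$ is more central than the trivial bound allows. Put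
\[
j(X)=\sup\Big\{\frac{r(C)}{\operatorname{diam}C}:\ C\subset X \text{ bounded and convex, with at least two points}\Big\},
\]
with $j(\{0\})=0$. The ratio is invariant under translation and scaling, so the supremum is the same if one requires $C\subset B_X$. The space $X$ has \emph{uniform normal structure} if $j(X)<1$. It has \emph{normal structure} if every bounded convex $C$ with $\operatorname{diam}C>0$ contains a point $x$ with $\sup_{y\in C}\|x-y\|<\operatorname{diam}C$; this asks for $r(C)/\operatorname{diam}C<1$ for each $C$, with no common bound.

Two computations show the two possible behaviors. Recall that $X$ is \emph{uniformly convex} if its modulus of convexity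
\[
\delta_X(t)=\inf\Big\{1-\Big\|\frac{x+y}2\Big\|:\ x,y\in B_X,\ \|x-y\|\ge t\Big\}
\]
is positive for every $t\in(0,2]$. A Hilbert space is uniformly convex, because the parallelogram law gives $\|\frac{x+y}{2}\|^2\le 1-t^2/4$ for such $x,y$.

\begin{proposition}\label{prop:uc}
If $X$ is uniformly convex, then $j(X)\le 1-\delta_X(\frac12)<1$.
\end{proposition}

\begin{proof}
Let $C$ be convex with $\operatorname{diam}C=1$, and choose $u,v\in C$ with $\|u-v\|\ge\frac12$. For $y\in C$ the vectors $y-u$ and $y-v$ lie in $B_X$ and their difference has norm at least $\frac12$. Hence their average $y-\frac{u+v}2$ has norm at most $1-\delta_X(\frac12)$. The point $\frac{u+v}{2}$ lies in $C$, so $r(C)\le 1-\delta_X(\frac12)$.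
\end{proof}

\begin{example}\label{ex:c0l1}
Let $C$ be the convex hull of the unit vectors $e_1,\dots,e_N$, and let $x=\sum\lambda_ie_i\in C$. Some weight satisfies $\lambda_b\le 1/N$. In $c_0$ we have $\operatorname{diam}C=1$ and $\|e_b-x\|\ge 1-\lambda_b$; in $\ell_1$ we have $\operatorname{diam}C=2$ and $\|e_b-x\|=2(1-\lambda_b)$. In both spaces $r(C)/\operatorname{diam}C\ge 1-1/N$, so $j(c_0)=j(\ell_1)=1$.
\end{example}

A normed space $Y$ is \emph{finitely representable} in a normed space $X$ if for every finite-dimensional subspace $G\subset Y$ and every $\varepsilon\in(0,1)$ there is a linear map $T:G\to X$ with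
\begin{equation}\label{eq:fr}
(1-\varepsilon)\|g\|\le\|Tg\|\le(1+\varepsilon)\|g\|\qquad(g\in G).
\end{equation}
A Banach space $X$ is \emph{superreflexive} if every Banach space finitely representable in $X$ is reflexive. By Enflo's theorem, $X$ is superreflexive if and only if it admits an equivalent uniformly convex norm. Thus a uniformly convex space has uniform normal structure and is superreflexive, and it is natural to ask how these two consequences are related.

\medskip
\noindent\textbf{Question.} \emph{If a Banach space has uniform normal structure, must it be superreflexive?}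
\medskip

The bad sets of Example~\ref{ex:c0l1} are convex hulls of finitely many points, so almost isometric copies of them appear in every space in which $c_0$ or $\ell_1$ is finitely representable. This suggests that the equality $j(X)=1$, like the failure of superreflexivity, is decided in finite-dimensional subspaces, and that the answer is yes. The difficulty is that the two properties are of different kinds. If $X$ is not superreflexive, the definition provides only a nonreflexive space $Y$ that is finitely representable in $X$. Nonreflexivity is an isomorphic property and says nothing about the shape of the unit ball of $Y$, whereas $j=1$ requires configurations whose constants are arbitrarily close to $1$. The configurations that we shall find are modeled on the unit vectors of $c_0$ and $\ell_1$.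

\begin{definition}\label{def:simplex}
Let $N\ge2$ and $\delta\in(0,1)$. An \emph{$(N,\delta)$-simplex} in a normed space consists of points $y_1,\dots,y_N$ such that $\|y_a-y_b\|\le1$ for all $a,b$ and
\[
\operatorname{dist}\big(y_b,\operatorname{conv}\{y_a:a\ne b\}\big)\ge1-\delta\qquad\text{for all } b.
\]
\end{definition}

Two points at distance $1$ form a $(2,\delta)$-simplex in any nonzero space, so the condition has content from $N=3$ on: the real line contains no $(3,\delta)$-simplex, since of three points one lies between the other two. The answer to the question is yes.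

\begin{theorem}\label{thm:A}
If $X$ is not superreflexive, then $X$ contains an $(N,\delta)$-simplex for all $N\ge2$ and $\delta\in(0,1)$, and consequently $j(X)=1$. Hence uniform normal structure implies superreflexivity.
\end{theorem}

Two complements follow. The first says that simplices are the only obstruction to uniform normal structure and that the property passes to finitely representable spaces. Ultrapowers are recalled in Section~\ref{sec:B}.

\begin{theorem}\label{thm:B}
For a Banach space $X$ the following are equivalent.
\begin{enumerate}
\item[(a)] $X$ has uniform normal structure.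
\item[(b)] For some $N\ge2$ and $\delta\in(0,1)$, the space $X$ contains no $(N,\delta)$-simplex.
\item[(c)] Every Banach space finitely representable in $X$ has normal structure.
\item[(d)] For some free ultrafilter $U$ on $\mathbb N$, the ultrapower $X^U$ has normal structure.
\end{enumerate}
If these conditions hold, then $X$ is superreflexive and $j(Y)\le j(X)$ for every Banach space $Y$ finitely representable in $X$.
\end{theorem}

\begin{theorem}\label{thm:C}
A Banach space $X$ is superreflexive if and only if it has an equivalent norm with uniform normal structure. If $X$ is not superreflexive, then $j=1$ for every equivalent norm. Superreflexivity does not imply uniform normal structure for the given norm: the space $\ell_2$ with the norm $|x|=\max(\|x\|_\infty,2^{-1/2}\|x\|_2)$ has $j=1$.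
\end{theorem}

The proof of Theorem~\ref{thm:A} replaces the unknown norm of $Y$ by a norm with so many symmetries that distances can be computed exactly. Section~\ref{sec:esa} describes these symmetries and uses them to build simplices; this is the heart of the argument. Section~\ref{sec:construction} shows that a norm with these symmetries is finitely representable in every nonreflexive space.

\begin{remark}\label{rem:complex}
Scalars are real throughout, but Theorem~\ref{thm:A} also holds for complex spaces. Suppose that a complex space $X$ is not superreflexive, and let $Y$ be a nonreflexive complex space finitely representable in $X$. Regarded as a real space, $Y$ is still nonreflexive: the real functionals are the real parts of the complex ones, so the weak topology is the same, and reflexivity is weak compactness of the unit ball. It is also finitely representable in the real space underlying $X$, since a finite-dimensional real subspace lies in its complex span, which is finite-dimensional. Finally, $r$, $\operatorname{diam}$ and convexity involve only the real structure.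
\end{remark}

\section{Simplices and finite representability}\label{sec:simplices}

The computation of Example~\ref{ex:c0l1} works for any simplex.

\begin{lemma}\label{lem:simplexj}
If a normed space $X$ contains an $(N,\delta)$-simplex, then $j(X)\ge(1-\frac1N)(1-\delta)$. If it contains $(N,\delta)$-simplices for all $N$ and $\delta$, then $j(X)=1$.
\end{lemma}

\begin{proof}
Let $C$ be the convex hull of an $(N,\delta)$-simplex $y_1,\dots,y_N$. The diameter of a convex hull is the diameter of the generating set, so $0<\operatorname{diam}C\le1$. Given $x=\sum\lambda_iy_i\in C$, pick $b$ with $\lambda_b\le1/N$. Then $\lambda_b<1$, the numbers $\lambda_a/(1-\lambda_b)$ with $a\neq b$ are convex weights, and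
\[
\|y_b-x\|=(1-\lambda_b)\Big\|y_b-\sum_{a\ne b}\frac{\lambda_a}{1-\lambda_b}\,y_a\Big\|\ge\Big(1-\frac1N\Big)(1-\delta).
\]
So $r(C)\ge(1-\frac1N)(1-\delta)$, and dividing by $\operatorname{diam}C\le 1$ does not decrease this bound.
\end{proof}

A simplex spans a finite-dimensional space, so it can be moved by finite representability.

\begin{lemma}\label{lem:transfer}
Let $Z$ be a normed space that is finitely representable in $X$. If $Z$ contains $(N,\delta)$-simplices for all $N$ and $\delta$, then so does $X$.
\end{lemma}

\begin{proof}
Fix $N$ and $\delta$, take an $(N,\delta/2)$-simplex $y_1,\dots,y_N$ in $Z$, and choose $\varepsilon\in(0,1)$ with $(1-\frac\delta2)\frac{1-\varepsilon}{1+\varepsilon}\ge1-\delta$. Let $T$ satisfy \eqref{eq:fr} on the span of the $y_a$. The linear map $(1+\varepsilon)^{-1}T$ does not increase norms, decreases them at most by the factor $\frac{1-\varepsilon}{1+\varepsilon}$, and maps convex hulls onto convex hulls. So the images of the $y_a$ form an $(N,\delta)$-simplex.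
\end{proof}

The spaces $Z$ that we meet have norms defined as limits of norms of vectors in another space. A limit can be approximated at finitely many vectors at a time, and this is enough.

\begin{lemma}\label{lem:test}
Let $Z$ and $X$ be normed spaces. Suppose that for every finite-dimensional $G\subset Z$ there is a constant $L$ with the following property: for every finite set $D\subset G$ and every $\eta>0$ there is a linear map $T:G\to X$ with $\|T\|\le L$ and $\big|\|Td\|-\|d\|\big|\le\eta$ for $d\in D$. Then $Z$ is finitely representable in $X$.
\end{lemma}

\begin{proof}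
Given $G$ and $\varepsilon$, let $\eta=\varepsilon/(L+1)$ and let $D$ be a finite $\eta$-net in the unit sphere of $G$, which is compact. If $\|g\|=1$ and $d\in D$ satisfies $\|g-d\|\le\eta$, then
$\big|\|Tg\|-1\big|\le\|T(g-d)\|+\big|\|Td\|-1\big|\le L\eta+\eta=\varepsilon$. Homogeneity gives \eqref{eq:fr}.
\end{proof}

\section{Equal-signs-additive norms contain simplices}\label{sec:esa}

Let $c_{00}$ be the space of finitely supported real sequences, with unit vectors $e_i$. We write $(a_1,\dots,a_k)$ for $\sum_{i\le k}a_ie_i$.

\begin{definition}\label{def:esa}
A norm $\|\cdot\|$ on $c_{00}$ is \emph{equal-signs-additive} if it has the following two properties.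
\begin{enumerate}
\item[(Z)] Inserting or deleting zeros does not change the norm: $\|\sum_{i\le k} a_ie_{n_i}\|=\|\sum_{i\le k} a_ie_i\|$ whenever $n_1<\dots<n_k$.
\item[(M)] Adjacent coordinates of the same sign may be merged: if $a_ja_{j+1}\ge0$, then
\[
\|(a_1,\dots,a_j,a_{j+1},\dots,a_k)\|=\|(a_1,\dots,a_j+a_{j+1},\dots,a_k)\|.
\]
\end{enumerate}
\end{definition}

By repeated use of (M), a run of consecutive nonpositive coordinates may be replaced by one coordinate equal to their sum; by (Z) this is also true for an empty run, whose sum is $0$. So the norm of a vector depends only on the alternating sequence of the sums of its runs, and the basic quantities are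
\[
S_n=\Big\|\sum_{i=1}^{2n}(-1)^ie_i\Big\|>0 .
\]
By (Z) and $\|-a\|=\|a\|$, the number $S_n$ is the norm of every vector that has exactly $2n$ nonzero coordinates, alternately equal to $1$ and $-1$ in either order.

\begin{example}\label{ex:three}
Each of the following norms satisfies (Z), because zero coordinates contribute nothing to the sums that define it.
\begin{enumerate}
\item[(1)] The norm $\|a\|_1=\sum|a_i|$ satisfies (M), and $S_n=2n$.
\item[(2)] The \emph{summing norm} is $\|a\|_s=\max_j|t_j|$, where $t_j=\sum_{i\ge j}a_i$. Merging $a_j$ and $a_{j+1}$ removes $t_{j+1}$ from the list of tail sums. If $a_ja_{j+1}\ge0$, then $t_{j+1}$ lies between $t_j$ and $t_{j+2}$, so the maximum does not change. Here $S_n=1$.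
\item[(3)] For $a=(a_1,\dots,a_k)$ let $\|a\|_q$ be the maximum of $\big(\sum_I(\sum_{i\in I}a_i)^2\big)^{1/2}$ over all partitions of $\{1,\dots,k\}$ into intervals $I$. For (M), let $s=a_j+a_{j+1}$. Partitions that keep $j$ and $j+1$ together are the partitions for the merged vector. For a partition that cuts between $j$ and $j+1$, the two adjacent intervals contribute $(A+t)^2+(B+s-t)^2$ at $t=a_j$, where $A$ and $B$ are the sums of their other coordinates. This is convex in $t$, and $a_j$ lies between $0$ and $s$, so it is at most its value at $t=0$ or at $t=s$, which comes from a partition for the merged vector. Here $S_n=\sqrt{2n}$: every interval sum of an alternating vector is $0$ or $\pm1$, and the partition into singletons has the most terms.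
\end{enumerate}
\end{example}

\subsection*{The case of three points}
The first candidates for a $(3,\delta)$-simplex are $e_1,e_2,e_3$, divided by their common distance $S_1$. They work for $\|\cdot\|_1$. They fail for the other two norms, because
\[
e_2-\tfrac12(e_1+e_3)=(-\tfrac12,\,1,\,-\tfrac12)
\]
has $\|\cdot\|_q$-norm $\sqrt{3/2}<\sqrt2=S_1$ and summing norm $\frac12<1=S_1$. The loss comes from the coordinate $-1$ of $e_2-e_1$ being split into two halves on opposite sides of the coordinate $1$, where (M) cannot reunite them. The remedy is to repeat the pattern, so that the half on the right of one period meets the half on the left of the next. Take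
\[
y_1=(1,0,0,1,0,0),\qquad y_2=(0,1,0,0,1,0),\qquad y_3=(0,0,1,0,0,1).
\]
The differences $y_a-y_b$ have four alternating nonzero coordinates, so the mutual distances equal $S_2$. For $\alpha\in[0,1]$ and $\beta=1-\alpha$, property (M) gives
\[
\|y_2-\alpha y_1-\beta y_3\|=\|(-\alpha,1,\underbrace{-\beta,-\alpha}_{\text{sum }-1},1,-\beta)\|=\|(-\alpha,1,-1,1,-\beta)\|.
\]
The last vector differs from $(0,1,-1,1,-1)$, of norm $S_2$, by $(-\alpha,0,0,0,\alpha)$, of norm $\alpha S_1$. With $n$ periods the main term becomes $S_n$, while the error still sits in the two end coordinates and does not grow. This produces simplices when $(S_n)$ is unbounded, as for $\|\cdot\|_q$.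

For the summing norm repetition gains nothing: the vector $(-\frac12,1,-1,\dots,1,-\frac12)$ has tail sums $\pm\frac12$ and $0$, hence norm $\frac12$, while $S_n=1$. But there the differences $u_i=e_{2i-1}-e_{2i}$ behave like the unit vectors of $c_0$: the tail sums of $\sum c_iu_i$ are $0$ and $-c_i$, so $\|\sum c_iu_i\|_s=\max|c_i|$. In general, boundedness of $(S_n)$ is an upper estimate of $c_0$ type for the $u_i$, and this will be enough.

\begin{proposition}\label{prop:esa}
If $\|\cdot\|$ is an equal-signs-additive norm, then $(c_{00},\|\cdot\|)$ contains an $(N,\delta)$-simplex for all $N\ge2$ and $\delta\in(0,1)$.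
\end{proposition}

\begin{proof}
Fix $N$ and $\delta$.

\medskip\noindent\emph{Case 1: $\sup_nS_n=\infty$.} Choose $n$ with $S_1/(2S_n)\le\delta$, and set
\[
y_b=\sum_{r=1}^ne_{(r-1)N+b},\qquad b=1,\dots,N .
\]
For $a\ne b$, each of the $n$ periods of $y_a-y_b$ contains one coordinate $1$ and one coordinate $-1$, always in the same order. So the nonzero coordinates alternate, and $\|y_a-y_b\|=S_n$.

Fix $b$ and weights $\lambda_a\ge0$ $(a\ne b)$ with sum $1$, and let $\alpha=\sum_{a<b}\lambda_a$, so that $\sum_{a>b}\lambda_a=1-\alpha$. The coordinates of $y_b-\sum_{a\ne b}\lambda_ay_a$ are $n$ repetitions of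
\[
(-\lambda_1,\dots,-\lambda_{b-1},\ 1,\ -\lambda_{b+1},\dots,-\lambda_N).
\]
Between two consecutive coordinates in position $b$ there is a run of nonpositive coordinates with sum $-(1-\alpha)-\alpha=-1$. The run before the first one has sum $-\alpha$, and the run after the last one has sum $-(1-\alpha)$; one of these two runs is empty if $b=1$ or $b=N$. Merging each run gives
\[
\Big\|y_b-\sum_{a\ne b}\lambda_ay_a\Big\|=\|w_\alpha\|,\qquad w_\alpha=-\alpha e_1+\sum_{i=2}^{2n}(-1)^ie_i-(1-\alpha)e_{2n+1}.
\]
The vectors $w_0$ and $w_1$ have exactly $2n$ nonzero coordinates, alternately $\pm1$, so $\|w_0\|=\|w_1\|=S_n$. Moreover $w_\alpha-w_0=\alpha(e_{2n+1}-e_1)$ and $w_\alpha-w_1=(1-\alpha)(e_1-e_{2n+1})$, and $\|e_1-e_{2n+1}\|=S_1$. Comparing $w_\alpha$ with the nearer of $w_0$ and $w_1$, we get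
\[
\|w_\alpha\|\ge S_n-\min(\alpha,1-\alpha)\,S_1\ge S_n-\tfrac12S_1\ge(1-\delta)S_n .
\]
Thus $y_1/S_n,\dots,y_N/S_n$ is an $(N,\delta)$-simplex.

\medskip\noindent\emph{Case 2: $S=\sup_nS_n<\infty$.} Let $u_i=e_{2i-1}-e_{2i}$. For a finite nonempty set $A$, the vector $\sum_{i\in A}u_i$ has $2|A|$ alternating nonzero coordinates, so its norm is $S_{|A|}\le S$. Separating the plus signs from the minus signs, we get $\|\sum_{i\le k}\pm u_i\|\le2S$ for every choice of signs. The cube $[-1,1]^k$ is the convex hull of the sign vectors, so
\[
K=\sup\Big\{\Big\|\sum_ic_iu_i\Big\|:\ (c_i)\in c_{00},\ |c_i|\le1\Big\}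
\]
satisfies $0<S_1\le K\le2S<\infty$.

The $u_i$ themselves may have norm much smaller than $K$. Following James' argument for $c_0$, we pass to blocks for which the upper estimate is almost attained. Shifting $(c_i)$ by $p$ places inserts $2p$ zeros at the beginning of $\sum c_iu_i$, so by (Z) the supremum $K$ is unchanged if only sequences $(c_i)$ supported in $(p,\infty)$ are allowed. Hence we can choose successively $v_1,\dots,v_N$ of the form $v_a=\sum_{i\in I_a}c_iu_i$, with $|c_i|\le1$, with finite pairwise disjoint sets $I_a$, and with $\|v_a\|\ge(1-\frac\delta2)K$. Because the $I_a$ are disjoint, a combination $\sum t_av_a$ with $|t_a|\le1$ is again of the form $\sum c_i'u_i$ with $|c_i'|\le1$, so its norm is at most $K$. In particular $\|v_a-v_b\|\le K$. If $z=\sum_{a\ne b}\lambda_av_a$ is a convex combination, then also $\|v_b+z\|\le K$, and the identity $2v_b=(v_b-z)+(v_b+z)$ turns this upper bound into a lower bound: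
\[
\|v_b-z\|\ge2\|v_b\|-\|v_b+z\|\ge(2-\delta)K-K=(1-\delta)K .
\]
Thus $v_1/K,\dots,v_N/K$ is an $(N,\delta)$-simplex.
\end{proof}

\begin{remark}\label{rem:M}
Property (M) is used only in Case 1, and it cannot be omitted there. The $\ell_2$-norm satisfies (Z) and has $S_n=\sqrt{2n}$, yet $j(\ell_2)<1$ by Proposition~\ref{prop:uc}, so by Lemma~\ref{lem:simplexj} some simplices are missing.
\end{remark}

\section{An equal-signs-additive norm from nonreflexivity}\label{sec:construction}

\begin{proposition}\label{prop:construction}
Let $Y$ be a nonreflexive Banach space. There is an equal-signs-additive norm $\|\cdot\|_E$ such that $(c_{00},\|\cdot\|_E)$ is finitely representable in $Y$.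
\end{proposition}

The norm is obtained from a sequence $(x_n)$ in $B_Y$ by two limiting procedures: Ramsey's theorem produces (Z), and averaging produces (M). Both procedures can be applied to any bounded sequence, but the limit may be zero. Nonreflexivity is needed to choose a sequence for which a lower bound survives. Fix $\theta\in(0,1)$; its value plays no role.

\subsection*{A sequence that dominates the summing norm}
In $c_0$ the vectors $x_k=e_1+\dots+e_k$ satisfy $\|\sum a_kx_k\|_\infty=\|a\|_s$, because the $n$-th coordinate functional takes the value $1$ on $x_k$ for $n\le k$ and $0$ for $n>k$. A lemma of James gives the same pattern in $Y$. Its proof uses two standard facts.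

\emph{Riesz's lemma.} If $W$ is a closed proper subspace of a normed space $Z$ and $\theta<1$, there is $z\in Z$ with $\|z\|=1$ and $\operatorname{dist}(z,W)>\theta$.

\emph{Helly's theorem.} Let $Z$ be a Banach space, $g_1,\dots,g_m\in Z^*$, $c_1,\dots,c_m\in\mathbb R$ and $0\le M<M'$. If $|\sum a_ic_i|\le M\|\sum a_ig_i\|$ for all $a\in\mathbb R^m$, then there is $z\in Z$ with $\|z\|\le M'$ and $g_i(z)=c_i$ for all $i$.

\begin{lemma}[James]\label{lem:james}
There are $x_n\in B_Y$ and $f_n\in B_{Y^*}$ with
\begin{equation}\label{eq:james}
f_n(x_k)=\theta\ \text{ for } n\le k,\qquad f_n(x_k)=0\ \text{ for } n>k .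
\end{equation}
\end{lemma}

\begin{proof}
Regard $Y$ as a closed proper subspace of $Y^{**}$. Riesz's lemma, followed by multiplication by a number slightly less than $1$, gives $F\in Y^{**}$ with $\|F\|<1$ and $d=\operatorname{dist}(F,Y)>\theta$. We construct $f_1,x_1,f_2,x_2,\dots$ in this order, keeping the extra condition $F(f_n)=\theta$. The idea is that $f_n$ separates $F$ from the vectors already chosen, and that $x_n$ imitates $F$ on the functionals already chosen.

Suppose that $f_k$ and $x_k$ are chosen for $k<n$. For all real $a,b_1,\dots,b_{n-1}$ we have $\|aF+\sum_{k<n} b_kx_k\|\ge\operatorname{dist}(aF,Y)=|a|d$, that is,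
\[
|a\theta|\le\frac\theta d\,\Big\|aF+\sum_{k<n}b_kx_k\Big\| .
\]
Helly's theorem in $Z=Y^*$, for the functionals $F,x_1,\dots,x_{n-1}\in Y^{**}$ with values $\theta,0,\dots,0$ and $M=\theta/d<1=M'$, gives $f_n\in B_{Y^*}$ with $F(f_n)=\theta$ and $f_n(x_k)=0$ for $k<n$. Next,
\[
\Big|\sum_{i\le n}a_i\theta\Big|=\Big|F\Big(\sum_{i\le n} a_if_i\Big)\Big|\le\|F\|\,\Big\|\sum_{i\le n} a_if_i\Big\| ,
\]
and Helly's theorem in $Z=Y$ with $M=\|F\|<1=M'$ gives $x_n\in B_Y$ with $f_i(x_n)=\theta$ for $i\le n$.
\end{proof}

If $n_1<\dots<n_k$, then $f_{n_j}(\sum_i a_ix_{n_i})=\theta\sum_{i\ge j}a_i$ by \eqref{eq:james}. Together with the triangle inequality this gives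
\begin{equation}\label{eq:twosided}
\theta\|a\|_s\le\Big\|\sum_{i=1}^ka_ix_{n_i}\Big\|\le\|a\|_1 .
\end{equation}

\subsection*{Removing the dependence on positions}
The norm in \eqref{eq:twosided} depends on $n_1,\dots,n_k$, and (Z) asks that it should not. We use \emph{Ramsey's theorem}: if the $k$-element subsets of an infinite set $M\subset\mathbb N$ are colored with finitely many colors, there is an infinite $M'\subset M$ all of whose $k$-element subsets have the same color.

\begin{lemma}[Brunel--Sucheston]\label{lem:bs}
The sequences in Lemma~\ref{lem:james} can be chosen so that the limit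
\[
\Lambda(a_1,\dots,a_k)=\lim_{\substack{n_1<\dots<n_k\\ n_1\to\infty}}\Big\|\sum_{i=1}^ka_ix_{n_i}\Big\|
\]
exists for all $k$ and all $a\in\mathbb R^k$. The function $\Lambda$ is a seminorm on each $\mathbb R^k$, it is unchanged when zeros are inserted or deleted, and $\theta\|a\|_s\le\Lambda(a)\le\|a\|_1$.
\end{lemma}

\begin{proof}
Enumerate the triples $(k,a,p)$ with $k,p\in\mathbb N$ and $a\in\mathbb Q^k$. For such a triple, split $[0,\|a\|_1]$ into finitely many intervals of length at most $1/p$, and color $\{n_1<\dots<n_k\}$ by the interval that contains $\|\sum a_ix_{n_i}\|$. Applying Ramsey's theorem successively, we obtain infinite sets $M_1\supset M_2\supset\cdots$ such that $M_l$ is monochromatic for the $l$-th triple. Choose $m_1<m_2<\cdots$ with $m_l\in M_l$, and replace $(x_n)$ and $(f_n)$ by $(x_{m_n})$ and $(f_{m_n})$; the relations \eqref{eq:james} persist. Since $m_n\in M_l$ for $n\ge l$, the numbers $\|\sum a_ix_{n_i}\|$ with $n_1\ge l$ differ from each other by at most $1/p$ when $(k,a,p)$ is the $l$-th triple. So the limit exists for rational $a$. The functions $a\mapsto\|\sum a_ix_{n_i}\|$ are $1$-Lipschitz for $\|\cdot\|_1$,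 so the Cauchy condition extends to all real $a$.

A pointwise limit of seminorms is a seminorm, and the bounds follow from \eqref{eq:twosided}. If $a'$ is obtained from $a$ by inserting a zero, every norm in the limit for $a'$ is a norm in the limit for $a$, with first index at least as large, so $\Lambda(a')=\Lambda(a)$.
\end{proof}

\subsection*{Removing the dependence on splitting}
The seminorm $\Lambda$ already satisfies half of (M). For instance,
\[
\Lambda(\tfrac a2,\tfrac a2,b)\le\tfrac12\Lambda(a,0,b)+\tfrac12\Lambda(0,a,b)=\Lambda(a,b),
\]
so splitting a coordinate into equal parts can only decrease $\Lambda$. To obtain equality, we split every coordinate into many equal parts in advance and pass to the limit, where nothing is left to lose. For $a\in\mathbb R^k$ and $m\in\mathbb N^k$ let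
\[
J_ma=\Big(\underbrace{\tfrac{a_1}{m_1},\dots,\tfrac{a_1}{m_1}}_{m_1},\ \dots,\ \underbrace{\tfrac{a_k}{m_k},\dots,\tfrac{a_k}{m_k}}_{m_k}\Big),\qquad \Lambda_m(a)=\Lambda(J_ma),\qquad \|a\|_E=\inf_{m\in\mathbb N^k}\Lambda_m(a).
\]
The map $J_m$ is linear, so $\Lambda_m$ is a seminorm on $\mathbb R^k$. In terms of $Y$, this replaces the vectors $x_n$ by long averages of consecutive far-out terms. An infimum of seminorms need not be a seminorm, so we first show that this one is a limit. Write $m\mid m'$ if $m_i$ divides $m_i'$ for every $i$.

\begin{lemma}\label{lem:mono}
If $m\mid m'$, then $\Lambda_{m'}\le\Lambda_m$. Consequently, for every $p\in\mathbb N^k$ and $a\in\mathbb R^k$,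
\begin{equation}\label{eq:limit}
\|a\|_E=\lim_{l\to\infty}\Lambda_{(l!\,p_1,\dots,l!\,p_k)}(a).
\end{equation}
\end{lemma}

\begin{proof}
We can pass from $m$ to $m'$ by changing one coordinate at a time, so assume that $m'_i=qm_i$ and that the other coordinates agree. For $c=1,\dots,q$ let $v_c$ agree with $J_{m'}a$ outside the $i$-th block, and let it have, in the $i$-th block of length $qm_i$, the entry $a_i/m_i$ at the $m_i$ positions congruent to $c$ modulo $q$ and $0$ at the other positions. Deleting these zeros turns $v_c$ into $J_ma$, so $\Lambda(v_c)=\Lambda_m(a)$. Each position of the $i$-th block is occupied in exactly one $v_c$, so $\frac1q\sum_cv_c$ has all entries of this block equal to $a_i/(qm_i)$, and thus equals $J_{m'}a$. Hence $\Lambda_{m'}(a)\le\frac1q\sum_c\Lambda(v_c)=\Lambda_m(a)$.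

Each term in \eqref{eq:limit} is at least $\|a\|_E$. Every $m\in\mathbb N^k$ divides $(l!\,p_1,\dots,l!\,p_k)$ once $l\ge\max m_i$, so the upper limit of the terms is at most $\Lambda_m(a)$ for every $m$, hence at most $\|a\|_E$.
\end{proof}

\begin{lemma}\label{lem:E}
The function $\|\cdot\|_E$ is a well-defined equal-signs-additive norm on $c_{00}$, and
\begin{equation}\label{eq:Ebounds}
\theta\|a\|_s\le\|a\|_E\le\|a\|_1 .
\end{equation}
\end{lemma}

\begin{proof}
By \eqref{eq:limit} with $p=(1,\dots,1)$, the function $\|\cdot\|_E$ is a pointwise limit of seminorms on $\mathbb R^k$, hence a seminorm. A zero coordinate of $a$ gives a block of zeros in $J_ma$, which can be deleted without changing $\Lambda$. So inserting or deleting zeros does not change $\|a\|_E$; this shows that $\|\cdot\|_E$ is well defined on $c_{00}$ and satisfies (Z).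

We have $\|J_ma\|_1=\|a\|_1$. The tail sum of $J_ma$ that starts at the beginning of the $j$-th block is $\sum_{i\ge j}a_i$, so $\|J_ma\|_s\ge\|a\|_s$. The bounds for $\Lambda$ now give $\theta\|a\|_s\le\Lambda_m(a)\le\|a\|_1$ for every $m$, and \eqref{eq:Ebounds} follows. In particular $\|\cdot\|_E$ is a norm.

For (M), let $a_ja_{j+1}\ge0$, and let $a'\in\mathbb R^{k-1}$ be the merged vector. If $a_j=0$ or $a_{j+1}=0$, the claim is (Z). Otherwise $a_j/a_{j+1}>0$. Both $\|a\|_E$ and $\|a'\|_E$ are continuous functions of $a$ by \eqref{eq:Ebounds}, so we may assume that $a_j/a_{j+1}=p/q$ with $p,q\in\mathbb N$. Then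
\[
\frac{a_j}{l!\,p}=\frac{a_{j+1}}{l!\,q}=\frac{a_j+a_{j+1}}{l!\,(p+q)} .
\]
Split $a$ with block sizes $l!\,p$ and $l!\,q$ at the indices $j$ and $j+1$ and $l!$ elsewhere, and split $a'$ with block size $l!\,(p+q)$ at the merged index and $l!$ elsewhere. By the displayed equality the two resulting sequences are identical. Their $\Lambda$-values tend to $\|a\|_E$ and to $\|a'\|_E$ by \eqref{eq:limit}, so $\|a\|_E=\|a'\|_E$.
\end{proof}

\begin{remark}\label{rem:nonreflexive}
Nonreflexivity enters only through the lower bound in \eqref{eq:Ebounds}, which holds because averaging preserves tail sums. For the unit vectors $x_n=e_n$ of $\ell_2$ the same construction gives $\Lambda=\|\cdot\|_2$ and $\Lambda_m(a)=(\sum a_i^2/m_i)^{1/2}$, so the infimum is $0$.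
\end{remark}

\begin{proof}[Proof of Proposition~\ref{prop:construction}]
It remains to prove finite representability, for which we use Lemma~\ref{lem:test}. A finite-dimensional $G\subset c_{00}$ lies in $\mathbb R^k$ for some $k$. Each $a_j$ is a difference of two tail sums, so $|a_j|\le2\|a\|_s$, and \eqref{eq:Ebounds} gives $\|a\|_1\le L\|a\|_E$ on $\mathbb R^k$ with $L=2k/\theta$. Let $D\subset G$ be finite and $\eta>0$. By \eqref{eq:limit} there is $m\in\mathbb N^k$ with $|\Lambda(J_md)-\|d\|_E|\le\eta/2$ for all $d\in D$. Let $M=m_1+\dots+m_k$. For $n_1<\dots<n_M$ define the linear map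
\[
Ta=\sum_{i=1}^M(J_ma)_i\,x_{n_i}\in Y .
\]
By Lemma~\ref{lem:bs}, if $n_1$ is large, then $\big|\|Td\|-\Lambda(J_md)\big|\le\eta/2$ for all $d\in D$, hence $\big|\|Td\|-\|d\|_E\big|\le\eta$. Finally $\|Ta\|\le\|J_ma\|_1=\|a\|_1\le L\|a\|_E$, and $L$ does not depend on $D$ or $\eta$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Suppose that $X$ is not superreflexive, and let $Y$ be a nonreflexive Banach space finitely representable in $X$. Let $\|\cdot\|_E$ be the norm of Proposition~\ref{prop:construction}. By Proposition~\ref{prop:esa}, the space $(c_{00},\|\cdot\|_E)$ contains $(N,\delta)$-simplices for all $N$ and $\delta$. Lemma~\ref{lem:transfer} carries them first to $Y$ and then to $X$, and $j(X)=1$ by Lemma~\ref{lem:simplexj}.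
\end{proof}

\section{Finite sets, ultrapowers and normal structure}\label{sec:B}

The definition of $j$ involves arbitrary bounded convex sets, which finite representability does not transport. We therefore introduce a finite version. Let $j_f(X)$ be the supremum of $r(\operatorname{conv}F)/\operatorname{diam}F$ over finite sets $F\subset X$ with at least two points, with $j_f(\{0\})=0$. Since $\operatorname{diam}F=\operatorname{diam}\operatorname{conv}F$, we have $j_f\le j$. By convexity of the norm,
\[
r(\operatorname{conv}F)=\inf_{x\in\operatorname{conv}F}\ \max_{y\in F}\|x-y\| .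
\]

\begin{lemma}\label{lem:jfmono}
If $Y$ is finitely representable in $X$, then $j_f(Y)\le j_f(X)$.
\end{lemma}

\begin{proof}
Let $F\subset Y$ be finite with at least two points, and let $T$ satisfy \eqref{eq:fr} on $\operatorname{span}F$. Then $T$ is injective, $\operatorname{conv}TF=T(\operatorname{conv}F)$, $r(\operatorname{conv}TF)\ge(1-\varepsilon)\,r(\operatorname{conv}F)$ and $\operatorname{diam}TF\le(1+\varepsilon)\operatorname{diam}F$. So $j_f(X)\ge\frac{1-\varepsilon}{1+\varepsilon}\,r(\operatorname{conv}F)/\operatorname{diam}F$, and we let $\varepsilon\to0$.
\end{proof}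

Passing from $j$ to $j_f$ is a compactness argument. It requires reflexivity, and this is what Theorem~\ref{thm:A} will supply.

\begin{lemma}\label{lem:reflexive}
If $X$ is reflexive, then $j(X)=j_f(X)$.
\end{lemma}

\begin{proof}
Let $C$ be bounded and convex with at least two points. The function $\varphi(x)=\sup_{y\in C}\|x-y\|$ is unchanged if $C$ is replaced by its closure, and it is $1$-Lipschitz, so it has the same infimum over $C$ and over the closure. Thus passing to the closure changes neither $r(C)$ nor $\operatorname{diam}C$, and we may assume that $C$ is closed. A bounded closed convex subset of a reflexive space is weakly compact. Let $0<\rho<r(C)$, and let $B(y,\rho)$ denote closed balls. The sets $C\cap B(y,\rho)$ with $y\in C$ are weakly closed subsets of $C$, and their intersection is empty, since a common point $x$ would have $\varphi(x)\le\rho$. So there is a finite nonempty $F\subset C$ with $C\cap\bigcap_{y\in F}B(y,\rho)=\emptyset$. The set $F$ is not a single point $y$, because $y\in C\cap B(y,\rho)$. Every $x\in\operatorname{conv}F\subset C$ is at distance greater than $\rho$ from some point of $F$, so $r(\operatorname{conv}F)\ge\rho$,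 and $\operatorname{diam}F\le\operatorname{diam}C$. Hence $j_f(X)\ge\rho/\operatorname{diam}C$, and we let $\rho\to r(C)$.
\end{proof}

Next we reverse Lemma~\ref{lem:simplexj}. A finite set $F$ with $r(\operatorname{conv}F)$ close to $\operatorname{diam}F=1$ need not be a simplex: adding the midpoint of two vertices to a simplex changes neither the radius nor the diameter. The hypothesis says that for every convex combination \emph{some} point of $F$ is far from it, while we need points \emph{each} of which is far from all combinations of the others. A separation argument exchanges the quantifiers, at the price of replacing one far point by a random one. Independent samples of this random point then form the simplex.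

\begin{lemma}\label{lem:random}
If $j_f(X)=1$, then $X$ contains $(N,\delta)$-simplices for all $N$ and $\delta$.
\end{lemma}

\begin{proof}
Let $\varepsilon=\delta/N^2$, and choose $F=\{y_1,\dots,y_m\}$ with $\operatorname{diam}F=1$ and $r(\operatorname{conv}F)>1-\varepsilon$. In $\mathbb R^m$ consider
\[
A=\big\{(f(y_j-y_i))_{i=1}^m:\ 1\le j\le m,\ f\in B_{X^*}\big\},\qquad Q=\{v:\ v_i>1-\varepsilon\text{ for all }i\}.
\]
We claim that $\operatorname{conv}A$ meets $Q$. If not, these two disjoint convex sets are separated by a hyperplane: there is $\lambda\ne0$ with $\sup_{v\in A}\lambda\cdot v\le\inf_{v\in Q}\lambda\cdot v$. The left side is at least $0$ because $0\in A$. If some $\lambda_i$ were negative, letting $v_i\to\infty$ in $Q$ would make the right side $-\infty$. So $\lambda_i\ge0$ for all $i$, and we normalize $\sum\lambda_i=1$. Then the right side equals $1-\varepsilon$, and with $x=\sum\lambda_iy_i\in\operatorname{conv}F$ the left side equals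
\[
\max_j\sup_{f\in B_{X^*}}f(y_j-x)=\max_j\|y_j-x\|\ge r(\operatorname{conv}F)>1-\varepsilon ,
\]
a contradiction. The claim means that there are finitely many pairs $(z_l,f_l)\in F\times B_{X^*}$ and probability weights $\pi_l$ with
\begin{equation}\label{eq:pi}
\sum_l\pi_l\,f_l(z_l-y)>1-\varepsilon\qquad\text{for every }y\in F .
\end{equation}

Choose indices $l_1,\dots,l_N$ independently with law $\pi$. For $a\ne b$ let $D_{ab}=1-f_{l_a}(z_{l_a}-z_{l_b})$, which is nonnegative because $\operatorname{diam}F=1$. Given $l_b$, the index $l_a$ still has law $\pi$, so \eqref{eq:pi} with $y=z_{l_b}$ shows that the conditional expectation of $D_{ab}$ is less than $\varepsilon$. Hence $\mathbb E\sum_{a\ne b}D_{ab}<N^2\varepsilon=\delta$, and for some realization the sum, and with it each of its nonnegative terms, is less than $\delta$. Put $y_a'=z_{l_a}$ for this realization. Then $\|y'_a-y'_b\|\le1$, and for convex weights $\mu_b$ $(b\ne a)$,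
\[
\Big\|y_a'-\sum_{b\ne a}\mu_by_b'\Big\|\ge\sum_{b\ne a}\mu_b\,f_{l_a}(y'_a-y'_b)=\sum_{b\ne a}\mu_b(1-D_{ab})>1-\delta .
\]
So $y_1',\dots,y_N'$ is an $(N,\delta)$-simplex.
\end{proof}

\subsection*{Ultrapowers}
An ultrafilter $U$ on $\mathbb N$ is \emph{free} if it contains all cofinite sets; free ultrafilters exist. Every bounded real sequence $(t_n)$ has a unique limit $\lim_Ut_n$, the number $t$ such that $\{n:|t_n-t|<\eta\}\in U$ for all $\eta>0$. The \emph{ultrapower} $X^U$ is the quotient of the space of bounded sequences in $X$ by the subspace of sequences with $\lim_U\|x_n\|=0$. It is a Banach space, and the class of $(x_n)$ has norm $\lim_U\|x_n\|$.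

\begin{lemma}\label{lem:ultra}
The ultrapower $X^U$ is finitely representable in $X$.
\end{lemma}

\begin{proof}
Let $g_1,\dots,g_k$ be a basis of $G\subset X^U$, with $g_i$ represented by $(x_n^i)_n$ and $\|x_n^i\|\le R$. Define $T_n(\sum a_ig_i)=\sum a_ix_n^i$. Then $\|T_n(\sum a_ig_i)\|\le R\sum|a_i|$, so $\|T_n\|\le L$ with $L$ independent of $n$, all norms on $G$ being equivalent. The sequence $(T_ng)_n$ represents $g$, so $\lim_U\|T_ng\|=\|g\|$. For finite $D\subset G$ and $\eta>0$, the set of $n$ with $\big|\|T_nd\|-\|d\|\big|<\eta$ for all $d\in D$ is a finite intersection of members of $U$, hence nonempty. Lemma~\ref{lem:test} applies.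
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
(a)$\Rightarrow$(b). If (b) fails, then $j(X)=1$ by Lemma~\ref{lem:simplexj}.

(b)$\Rightarrow$(a). Suppose that $j(X)=1$. If $X$ is not superreflexive, (b) fails by Theorem~\ref{thm:A}. If $X$ is superreflexive, it is reflexive, being finitely representable in itself. Then $j_f(X)=j(X)=1$ by Lemma~\ref{lem:reflexive}, and (b) fails by Lemma~\ref{lem:random}.

(a)$\Rightarrow$(c), and the final statement. By Theorem~\ref{thm:A}, the space $X$ is superreflexive, so every Banach space $Y$ finitely representable in $X$ is reflexive. Lemmas~\ref{lem:reflexive} and~\ref{lem:jfmono} give $j(Y)=j_f(Y)\le j_f(X)\le j(X)<1$. In particular $r(C)<\operatorname{diam}C$ for every bounded convex $C\subset Y$ of positive diameter, which is normal structure.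

(c)$\Rightarrow$(d). This follows from Lemma~\ref{lem:ultra}, for any free ultrafilter.

(d)$\Rightarrow$(b). Suppose that (b) fails, and let $U$ be any free ultrafilter. We glue larger and better simplices into one infinite configuration in $X^U$ with no error. For each $N\ge2$ take an $(N,\frac1N)$-simplex $y_1^N,\dots,y_N^N$ in $X$, translated so that $y_1^N=0$; then all its points lie in $B_X$. For $i\in\mathbb N$ let $\tilde y_i\in X^U$ be the class of $(y_i^N)_N$, with $0$ in the finitely many places where $y_i^N$ is undefined. A bound that holds for all large $N$ passes to the limit along $U$, because $U$ is free. Thus $\|\tilde y_i-\tilde y_{i'}\|\le1$, so $C=\operatorname{conv}\{\tilde y_i:i\in\mathbb N\}$ has diameter at most $1$. Let $x=\sum_{i\le m}\lambda_i\tilde y_i\in C$ be a convex combination. For $N>m$ we have $\|y^N_{m+1}-\sum_{i\le m}\lambda_iy_i^N\|\ge1-\frac1N$, hence $\|\tilde y_{m+1}-x\|\ge1$. So $\operatorname{diam}C=1$ and $\sup_{y\in C}\|x-y\|=1$ for every $x\in C$. Therefore $X^U$ lacks normal structure for every free $U$, and (d) fails.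
\end{proof}

\section{Equivalent norms}\label{sec:C}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
If $X$ is superreflexive, it has an equivalent uniformly convex norm by Enflo's theorem, and this norm has uniform normal structure by Proposition~\ref{prop:uc}.

The existence of an equivalent uniformly convex norm does not depend on which of the equivalent norms $X$ carries, so by Enflo's theorem superreflexivity is invariant under renorming. If $X$ is not superreflexive, then $X$ is not superreflexive in any equivalent norm, and Theorem~\ref{thm:A} gives $j=1$ for each of them. This is the second assertion, and it completes the proof of the first.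

For the example, $\|x\|_\infty\le\|x\|_2$ gives $2^{-1/2}\|x\|_2\le|x|\le\|x\|_2$. So $(\ell_2,|\cdot|)$ has the equivalent uniformly convex norm $\|\cdot\|_2$ and is superreflexive. The factor $2^{-1/2}$ is chosen so that the Euclidean term does not exceed the supremum term on differences of unit vectors: $|e_a-e_b|=\max(1,2^{-1/2}\sqrt2)=1$ for $a\ne b$. For convex weights $\lambda_a$ $(a\neq b)$, the $b$-th coordinate of $e_b-\sum_{a\ne b}\lambda_ae_a$ is $1$, so this vector has $|\cdot|$-norm at least $1$. Thus $e_1,\dots,e_N$ is an $(N,\delta)$-simplex for all $N$ and $\delta$, and $j=1$ by Lemma~\ref{lem:simplexj}.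
\end{proof}
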